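# The range of the wave-limit and the size of $\operatorname{Re}\psi(0)$

## 1. The spaces $\mathcal C(z)$, $\mathcal M(B)$ and $\mathcal H(B)$

Throughout, $\mathcal C$ is a Hilbert space, inner products are linear in the first variable, $\operatorname{Re}S=\frac12(S+S^*)$ for an operator $S$, and $m$ is normalized Lebesgue measure on the unit circle $\mathbb T$.

**Definition ($\mathcal C(z)$).** $\mathcal C(z)$ is the Hilbert space of power series $f(z)=\sum_{n\ge0}a_nz^n$ with $a_n\in\mathcal C$ and $\|f\|^2_{\mathcal C(z)}=\sum_n\|a_n\|^2<\infty$.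

This is the Hardy space $H^2$ with values in $\mathcal C$. For example, with $\mathcal C=\mathbb C$, the series $1/(1-rz)$ belongs to it for $0\le r<1$ and $1/(1-z)$ does not, since its coefficients $1,1,1,\dots$ are not square summable. An element of a space of power series is called *square summable* if it lies in $\mathcal C(z)$.

Let $B(z)$ be a power series whose coefficients are operators on $\mathcal C$, with $\|B(z)\|\le1$ for $|z|<1$. Multiplication by $B(z)$ is a contraction of $\mathcal C(z)$. We write $M$ for it and $T=M^*$ for its adjoint in $\mathcal C(z)$.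

**Definition ($\mathcal M(B)$ and $\mathcal H(B)$).** $\mathcal M(B)$ is the range of $M$, with the unique norm for which $M$ is a partial isometry of $\mathcal C(z)$ onto $\mathcal M(B)$. $\mathcal H(B)$ is its complementary space in the sense of de Branges and Rovnyak: the unique Hilbert space contained contractively in $\mathcal C(z)$ such that, for every $c\in\mathcal C(z)$,
$$\|c\|^2_{\mathcal C(z)}=\inf\{\|a\|^2_{\mathcal H(B)}+\|b\|^2_{\mathcal M(B)}:\ c=a+b,\ a\in\mathcal H(B),\ b\in\mathcal M(B)\}.$$
Equivalently, $\mathcal H(B)$ is the range of $D=(I-MM^*)^{1/2}$ with the range norm: $\|Dx\|_{\mathcal H(B)}=\|x\|_{\mathcal C(z)}$ for $x\perp\ker D$.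

**Example 1.** Let $\mathcal C=\mathbb C$ and $B=\beta$ constant, $-1<\beta<1$, $\beta\neq0$. Both spaces are $\mathcal C(z)$ as sets, with $\|b\|^2_{\mathcal M(B)}=\|b\|^2/\beta^2$ and $\|a\|^2_{\mathcal H(B)}=\|a\|^2/(1-\beta^2)$. The infimum is attained at $a=(1-\beta^2)c$, $b=\beta^2c$, and equals $(1-\beta^2)\|c\|^2+\beta^2\|c\|^2=\|c\|^2$. Neither space is isometrically contained in $\mathcal C(z)$, and the two overlap completely.

**Example 2.** Let $\mathcal C=\mathbb C$ and $B(z)=-z$. Then $M$ is an isometry, $\mathcal M(B)=z\,\mathcal C(z)$ isometrically, and $\mathcal H(B)$ is its ordinary orthogonal complement, the constants.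

We use two facts about $\mathcal H(B)$. First, for $h\in\mathcal H(B)$ and $k\in\mathcal C(z)$, the element $(I-MM^*)k$ lies in $\mathcal H(B)$ and
$$\langle h,(I-MM^*)k\rangle_{\mathcal H(B)}=\langle h,k\rangle_{\mathcal C(z)}. \tag{1}$$
Indeed, write $h=Dx$ with $x\perp\ker D$. Since $Dk\perp\ker D$, the left side is $\langle x,Dk\rangle_{\mathcal C(z)}=\langle Dx,k\rangle_{\mathcal C(z)}$. Second, take $k=c/(1-z\bar w)$ with $c\in\mathcal C$, $|w|<1$. Then $\langle h,k\rangle_{\mathcal C(z)}=\langle h(w),c\rangle$ and $M^*k=B(w)^*c/(1-z\bar w)$, so (1) says that $\mathcal H(B)$ has reproducing kernel $[1-B(z)B(w)^*]/(1-z\bar w)$.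

Here a Hilbert space $\mathcal K$ of $\mathcal C$-valued power series has *reproducing kernel* $K(z,w)$ if $K(\cdot,w)c\in\mathcal K$ and $\langle f,K(\cdot,w)c\rangle_{\mathcal K}=\langle f(w),c\rangle$ for all $f\in\mathcal K$, $c\in\mathcal C$, $|w|<1$. The kernel determines the space. We shall need two textbook facts.

**Fact K1.** Let $f$ be a $\mathcal C$-valued power series converging in the disk and let $\gamma\ge0$. If $\bigl|\sum_i\langle f(z_i),c_i\rangle\bigr|^2\le\gamma\sum_{i,j}\langle K(z_i,z_j)c_j,c_i\rangle$ for all finite choices of $z_i$, $c_i$, then $f\in\mathcal K$ and $\|f\|^2_{\mathcal K}\le\gamma$. *Proof.* The double sum is $\|h\|^2$ for $h=\sum_iK(\cdot,z_i)c_i$. So $h\mapsto\sum_i\langle c_i,f(z_i)\rangle$ is a well-defined linear functional on a dense subspace, bounded by $\gamma^{1/2}$. By Riesz it is $h\mapsto\langle h,F\rangle$ with $\|F\|^2\le\gamma$, and $\langle F(z),c\rangle=\langle F,K(\cdot,z)c\rangle=\langle f(z),c\rangle$, so $F=f$.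

**Fact K2.** Suppose $K(z,w)=\Phi(z)\Phi(w)^*$, where $\Phi$ is an operator-valued power series such that $\Phi x=0$ only for $x=0$. Then $\mathcal K=\{\Phi x:x\in\mathcal C\}$ with $\|\Phi x\|=\|x\|$. *Proof.* In this space $\langle\Phi x,\Phi(\cdot)\Phi(w)^*c\rangle=\langle x,\Phi(w)^*c\rangle=\langle\Phi(w)x,c\rangle$, which is the reproducing property.

## 2. The spaces $\mathcal L(\psi)$ and $\mathcal L(\theta)$

Let $\psi(z)$ be a power series whose coefficients are operators on $\mathcal C$, with $\psi(z)+\psi(z)^*\ge0$ for $|z|<1$. Then $\operatorname{Re}\langle(1+\psi(z))c,c\rangle\ge\|c\|^2$, and the same holds for the adjoint, so $1+\psi(z)$ is invertible. Put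
$$B=\frac{1-\psi}{1+\psi}=2(1+\psi)^{-1}-1,\qquad 1+B=2(1+\psi)^{-1},\qquad (1+B)\psi=\psi(1+B)=1-B. \tag{2}$$
From (2), at each point of the disk,
$$(1+B^*)\,\operatorname{Re}\psi\,(1+B)=\tfrac12\bigl[(1+B^*)(1-B)+(1-B^*)(1+B)\bigr]=1-B^*B, \tag{3}$$
so $B$ is bounded by one, and $1+B(z)$ is invertible for each $z$.

**Definition ($\mathcal L(\psi)$).** $\mathcal L(\psi)$ is the unique Hilbert space of power series with coefficients in $\mathcal C$ such that multiplication by $1+B(z)$ is an isometry of $\mathcal L(\psi)$ onto $\mathcal H(B)$.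

Its kernel is $(1+B(z))^{-1}\frac{1-B(z)B(w)^*}{1-z\bar w}(1+B(w)^*)^{-1}$. By (2),
$$(1+B(z))(\psi(z)+\psi(w)^*)(1+B(w)^*)=(1-B(z))(1+B(w)^*)+(1+B(z))(1-B(w)^*)=2(1-B(z)B(w)^*),$$
so the kernel of $\mathcal L(\psi)$ is
$$K(z,w)=\tfrac12\,\frac{\psi(z)+\psi(w)^*}{1-z\bar w}. \tag{4}$$

**Example 1, continued.** Let $\psi=q>0$ be constant and scalar. Then $B=\beta=\frac{1-q}{1+q}$, and $\mathcal L(\psi)$ is $\mathcal C(z)$ with $\|f\|^2_{\mathcal L(\psi)}=\frac{(1+\beta)^2}{1-\beta^2}\|f\|^2=\|f\|^2/q$. All of its elements are square summable.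

**Example 2, continued.** Let $\psi(z)=\frac{1+z}{1-z}$. Then $B=-z$, $1+B=1-z$, and $\mathcal L(\psi)=\{c/(1-z):c\in\mathbb C\}$. Only $0$ is square summable.

**Definition (overlapping space, $\mathcal L(\theta)$).** The overlapping space $\mathcal L$ of $\mathcal H(B)$ is the set of $f\in\mathcal C(z)$ with $Bf\in\mathcal H(B)$, with norm
$$\|f\|^2_{\mathcal L}=\|f\|^2_{\mathcal C(z)}+\|Bf\|^2_{\mathcal H(B)}. \tag{5}$$
It is isometrically equal to a space $\mathcal L(\theta)$ for some $\theta$ of the same kind as $\psi$, and from now on we call it $\mathcal L(\theta)$.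

In Example 1 (with $\beta\ne0$) every $f$ qualifies, $\|f\|^2_{\mathcal L(\theta)}=\|f\|^2\bigl(1+\frac{\beta^2}{1-\beta^2}\bigr)=\|f\|^2/(1-\beta^2)$, and one may take $\theta=1-\beta^2$. In Example 2 the condition is that $-zf$ be constant, so $\mathcal L(\theta)=\{0\}$.

The following computation is our only way of handling $\mathcal L(\theta)$. Let $u\in\mathcal C(z)$ and $g=(I-M^*M)u$. Then $Mg=(I-MM^*)Mu\in\mathcal H(B)$, so $g\in\mathcal L(\theta)$. For $f\in\mathcal L(\theta)$, by (5) and (1),
$$\langle f,g\rangle_{\mathcal L(\theta)}=\langle f,(I-M^*M)u\rangle_{\mathcal C(z)}+\langle Mf,(I-MM^*)Mu\rangle_{\mathcal H(B)}=\langle f,(I-M^*M)u\rangle_{\mathcal C(z)}+\langle Mf,Mu\rangle_{\mathcal C(z)},$$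
that is,
$$\langle f,(I-M^*M)u\rangle_{\mathcal L(\theta)}=\langle f,u\rangle_{\mathcal C(z)},\qquad \|(I-M^*M)u\|^2_{\mathcal L(\theta)}=\|u\|^2-\|Bu\|^2, \tag{6}$$
where the second formula is the first with $f=g$, and the norms on its right are those of $\mathcal C(z)$. If $f$ is orthogonal in $\mathcal L(\theta)$ to all $(I-M^*M)u$ with $u$ a polynomial, then $\langle f,u\rangle_{\mathcal C(z)}=0$ for all polynomials, so $f=0$. Therefore:

**Lemma 1.** The elements $(I-M^*M)u$, $u$ a polynomial, are dense in $\mathcal L(\theta)$. In particular $\mathcal L(\theta)\ne\{0\}$ if and only if $M$ is not isometric.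

## 3. The wave-limit and the Matsaev condition

**Definition (wave-limit).** De Branges and Shulman: there is a partially isometric transformation $W$ of $\mathcal L(\psi)$ into $\mathcal L(\theta)$, the wave-limit, which commutes with the difference-quotient transformation $f(z)\mapsto[f(z)-f(0)]/z$. It is isometric on the square summable elements of $\mathcal L(\psi)$, it annihilates the orthogonal complement in $\mathcal L(\psi)$ of the set of square summable elements, and
$$Wf=(I+T)f\qquad\text{for square summable }f\in\mathcal L(\psi). \tag{7}$$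

One can see by hand why (7) is isometric into $\mathcal L(\theta)$. Let $f\in\mathcal L(\psi)\cap\mathcal C(z)$ and $h=(1+B)f\in\mathcal H(B)$. Then $B(I+T)f=Mf+MM^*f=h-(I-MM^*)f\in\mathcal H(B)$, and by (1)
$$\|(I+T)f\|^2_{\mathcal L(\theta)}=\|f+Tf\|^2+\|h\|^2_{\mathcal H(B)}-2\operatorname{Re}\langle h,f\rangle+\|f\|^2-\|Tf\|^2 .$$
Since $h=f+Mf$ and $\langle Mf,f\rangle=\langle f,Tf\rangle$, everything on the right cancels except $\|h\|^2_{\mathcal H(B)}=\|f\|^2_{\mathcal L(\psi)}$.

In Example 1, $W$ is multiplication by $1+\beta$, which maps $\mathcal C(z)$ onto itself, so $W$ is onto $\mathcal L(\theta)$. In Example 2, $W=0$, but $\mathcal L(\theta)=\{0\}$, so $W$ is onto again.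

It is known that the range of $W$ can be a proper subspace of $\mathcal L(\theta)$. The question is how small $\operatorname{Re}\psi(0)$ must be to prevent this, and size is measured by singular values $s_1\ge s_2\ge\cdots$.

**Definition (classes of compact operators).** A compact operator is of *Matsaev class* if $\sum_ns_n/(2n+1)<\infty$, of *trace class* $S_1$ if $\sum_ns_n<\infty$, and of class $S_p$ if $\sum_ns_n^p<\infty$.

If $s_n=1/n$, the operator is of Matsaev class and in $S_p$ for every $p>1$, but not of trace class. If $s_n=1/\log(n+1)$, it is compact but not of Matsaev class.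

**Conjecture.** The range of the wave-limit contains every element of $\mathcal L(\theta)$ if $\operatorname{Re}\psi(0)$ is of Matsaev class.

The conjecture is false, and the right threshold is the trace class. Here are the three statements to be proved.

**Theorem A.** Let $s_1\ge s_2\ge\cdots$, $s_n\to0$, $\sum s_n=\infty$. There is a $\psi$ with coefficients operators on $\mathcal C=\ell^2$ such that $\psi(0)=Q\ge0$ is compact with $s_n(Q)\le s_n$ for all $n$, the only square summable element of $\mathcal L(\psi)$ is $0$ (so $W=0$), and $\mathcal L(\theta)\ne\{0\}$.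

With $s_n=1/n$ the operator $\psi(0)=Q$ is self-adjoint, of Matsaev class, and in $S_p$ for all $p>1$. So the conjecture fails, and it fails in the strongest way: $W=0$ while $\mathcal L(\theta)\neq\{0\}$.

**Theorem B.** If $\sup_{0<r<1}\|\operatorname{Re}\psi(r\zeta)\|<\infty$ for almost every $\zeta\in\mathbb T$, then the range of $W$ is all of $\mathcal L(\theta)$. This holds in particular if $\operatorname{Re}\psi(0)$ is of trace class.

**Corollary C.** Let $\mathcal C$ be infinite dimensional and let $\mathcal I$ be a two-sided ideal of compact operators on $\mathcal C$. The implication "$\operatorname{Re}\psi(0)\in\mathcal I\Rightarrow$ the range of $W$ is $\mathcal L(\theta)$" holds for all $\psi$ if and only if $\mathcal I$ is contained in the trace class.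

## 4. Two computations by hand

*Constant $\psi$.* Let $\psi(z)=Q$, where $Q\ge0$ is injective. Put $J=(1-Q)(1+Q)^{-1}$ and $P=2Q^{1/2}(1+Q)^{-1}$; then $J^2+P^2=1$ because $(1-Q)^2+4Q=(1+Q)^2$. Here $B=J$ is constant, and $\mathcal L(\psi)$ has kernel $Q/(1-z\bar w)$, so its elements are the series $Q^{1/2}f$ with $f\in\mathcal C(z)$ and $\|Q^{1/2}f\|_{\mathcal L(\psi)}=\|f\|$. All are square summable. Since $I-MM^*=P^2$, the space $\mathcal H(B)$ is the range of $P$ with the range norm. If $f\in\mathcal L(\theta)$, say $Jf=Pk$, then $f=J^2f+P^2f=P(Jk+Pf)$ is in the range of $P$. Conversely $f=Ph$ gives $Jf=PJh$ and $\|f\|^2_{\mathcal L(\theta)}=\|Ph\|^2+\|Jh\|^2=\|h\|^2$. Finally $W(Q^{1/2}f)=(1+J)Q^{1/2}f=2(1+Q)^{-1}Q^{1/2}f=Pf$. So $W$ is onto, whatever the size of $Q$.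

*A scalar point mass.* Let $\psi(z)=q\frac{1+z}{1-z}$, $q>0$, and $j=\frac{1-q}{1+q}$. Then
$$B(z)=\frac{(1-z)-q(1+z)}{(1-z)+q(1+z)}=\frac{j-z}{1-jz},$$
which has modulus one on $\mathbb T$. So $M$ is isometric and $\mathcal L(\theta)=\{0\}$. The elements of $\mathcal L(\psi)$ are the multiples of $1/(1-z)$, so $W=0$. The two spaces in play, the square summable part of $\mathcal L(\psi)$ and $\mathcal L(\theta)$, vanish together. For a counterexample they must behave differently.

## 5. Bounded boundary values of $\operatorname{Re}\psi$: proof of Theorem B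

A sensible first attempt on the conjecture is to use boundary values on $\mathbb T$: identity (3) suggests that $\|g\|^2_{\mathcal L(\theta)}$ is an integral of boundary values of $\operatorname{Re}\psi$, and such integrals should be approximable from square summable elements. We carry this out under the hypothesis of Theorem B, and then look at where it stops.

Let $\mathcal R$ be the range of $W$. It is closed because $W$ is a partial isometry. By Lemma 1 it suffices to show that $g=(I-M^*M)u\in\mathcal R$ for each polynomial $u$. Fix $u$ and put $v=(1+B)u\in\mathcal C(z)$.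

**Step 1: reduction to a separable space.** *The purpose is to have only countably many null sets.* Let $\mathcal C_0$ be the smallest closed subspace of $\mathcal C$ which contains the coefficients of $u$ and is invariant under all coefficients of $\psi$ and their adjoints. It is spanned by countably many vectors (finite words in these operators applied to the finitely many coefficients of $u$), so it is separable. Its projection $P_0$ commutes with every $\psi(z)$, hence with $(1+\psi(z))^{-1}$ and with $B(z)$. So $v$ and $Bu$ have coefficients in $\mathcal C_0$.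

**Step 2: boundary values.** *The purpose is to express $\|g\|^2_{\mathcal L(\theta)}$ by an integral over $\mathbb T$.* For $c\in\mathcal C_0$, $\langle\operatorname{Re}\psi(z)c,c\rangle$ is a nonnegative harmonic function, so by Fatou's theorem it has finite radial limits a.e. Let $\mathcal D$ be a countable dense subset of $\mathcal C_0$ closed under linear combinations with coefficients in $\mathbb Q+i\mathbb Q$. By polarization, for a.e. $\zeta$ the limit of $\langle\operatorname{Re}\psi(r\zeta)c,d\rangle$ as $r\to1$ exists for all $c,d\in\mathcal D$. By hypothesis, for a.e. $\zeta$ these operators are also bounded uniformly in $r$, so the limit exists for all $c,d\in\mathcal C_0$ and defines a bounded operator $w(\zeta)\ge0$ on $\mathcal C_0$: for a.e. $\zeta$, $\operatorname{Re}\psi(r\zeta)|_{\mathcal C_0}\to w(\zeta)$ weakly. Each $\langle w(\zeta)c,d\rangle$ is measurable as an a.e. limit of continuous functions along $r=1-1/n$, and $\|w(\zeta)\|=\sup_{0\ne c\in\mathcal D}\langle w(\zeta)c,c\rangle/\|c\|^2$ is measurable.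

Recall that an $f\in\mathcal C_0(z)$, $\mathcal C_0$ separable, has radial limits $f(\zeta)$ in norm for a.e. $\zeta$, that the coefficients of $f$ are the Fourier coefficients of the boundary function (those of negative index being $0$), and that $\|f\|^2=\int_{\mathbb T}\|f(\zeta)\|^2dm$. This applies to $v$ and $Bu$. By (3), for $|z|<1$,
$$\langle\operatorname{Re}\psi(z)v(z),v(z)\rangle=\|u(z)\|^2-\|B(z)u(z)\|^2 .$$
Put $z=r\zeta$ and let $r\to1$. On the left the operators are uniformly bounded and converge weakly, and the vectors converge in norm. So a.e. $\langle w(\zeta)v(\zeta),v(\zeta)\rangle=\|u(\zeta)\|^2-\|(Bu)(\zeta)\|^2$. Integrating and using (6),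
$$\int_{\mathbb T}\langle wv,v\rangle\,dm=\|u\|^2-\|Bu\|^2=\|g\|^2_{\mathcal L(\theta)}. \tag{8}$$

**Step 3: square summable test elements.** *The purpose is to produce elements of $\mathcal L(\psi)\cap\mathcal C(z)$ whose images under $W$ point towards $g$.* For $\rho>0$ let $F_\rho=\{\zeta:\|w(\zeta)\|\le\rho\}$ and $\mu_\rho=\int_{F_\rho}\langle wv,v\rangle\,dm$. In an orthonormal basis $(e_i)$ of $\mathcal C_0$ the coordinates $\sum_i\langle v,e_i\rangle\langle we_i,e_l\rangle$ of $wv$ are measurable, and $\|wv\|\le\rho\|v\|$ on $F_\rho$, so $\chi_{F_\rho}wv\in L^2(\mathbb T;\mathcal C_0)$. Let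
$$f_\rho(z)=\int_{F_\rho}\frac{w(\zeta)v(\zeta)}{1-z\bar\zeta}\,dm(\zeta)$$
be its projection to $H^2$: the coefficient of $z^n$ is the Fourier coefficient of index $n$, so $f_\rho\in\mathcal C(z)$. We claim that
$$f_\rho\in\mathcal L(\psi),\qquad\|f_\rho\|^2_{\mathcal L(\psi)}\le\mu_\rho. \tag{9}$$
By Fact K1 it suffices to show
$$\Bigl|\sum_i\langle f_\rho(z_i),c_i\rangle\Bigr|^2\le\mu_\rho\sum_{i,j}\langle K(z_i,z_j)c_j,c_i\rangle .$$
Replacing $c_i$ by $P_0c_i$ does not change the left side, since $f_\rho$ is $\mathcal C_0$-valued. Because $P_0$ commutes with $K(z,w)$, the double sum is the sum of the corresponding ones for $P_0c_i$ and $(1-P_0)c_i$, both nonnegative, so the replacement does not increase the right side. Assume therefore $c_i\in\mathcal C_0$ and put $k(\zeta)=\sum_ic_i/(1-\bar z_i\zeta)$. Moving the scalars $1/(1-z_i\bar\zeta)$ to the second factor and then using the Cauchy–Schwarz inequality for the form $\int_{F_\rho}\langle w\,\cdot,\cdot\rangle dm$,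
$$\Bigl|\sum_i\langle f_\rho(z_i),c_i\rangle\Bigr|^2=\Bigl|\int_{F_\rho}\langle wv,k\rangle\,dm\Bigr|^2\le\mu_\rho\int_{\mathbb T}\langle wk,k\rangle\,dm .$$
It remains to bound the last integral. Let $\psi(z)=\sum\psi_nz^n$. For $|z|,|z'|<1$ we have $\frac{1}{(1-z\bar\zeta)(1-\bar z'\zeta)}=\sum_{a,b\ge0}z^a\bar z'^b\zeta^{b-a}$. Integrated against $\zeta^n$, $n\ge0$, it gives the terms $a=b+n$, that is, $z^n/(1-z\bar z')$; against $\bar\zeta^n$ it gives $\bar z'^n/(1-z\bar z')$. Since $\operatorname{Re}\psi(r\zeta)=\frac12\sum_n(\psi_nr^n\zeta^n+\psi_n^*r^n\bar\zeta^n)$, for $r<1$,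
$$\int_{\mathbb T}\frac{\operatorname{Re}\psi(r\zeta)\,dm(\zeta)}{(1-z\bar\zeta)(1-\bar z'\zeta)}=\frac12\,\frac{\psi(rz)+\psi(rz')^*}{1-z\bar z'} .$$
Hence, by Fatou's lemma along $r=1-1/n$ (the integrands are nonnegative and converge a.e.),
$$\int_{\mathbb T}\langle wk,k\rangle\,dm\le\lim_{r\to1}\int_{\mathbb T}\langle\operatorname{Re}\psi(r\zeta)k,k\rangle\,dm=\sum_{i,j}\langle K(z_i,z_j)c_j,c_i\rangle ,$$
and (9) is proved.

**Step 4: the projection of $g$ on $\mathcal R$.** *The purpose is to show that it has full norm.* By (9), $f_\rho$ is a square summable element of $\mathcal L(\psi)$, so $\|Wf_\rho\|_{\mathcal L(\theta)}=\|f_\rho\|_{\mathcal L(\psi)}\le\mu_\rho^{1/2}$. By (7) and (6),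
$$\langle Wf_\rho,g\rangle_{\mathcal L(\theta)}=\langle(I+M^*)f_\rho,u\rangle_{\mathcal C(z)}=\langle f_\rho,(1+B)u\rangle_{\mathcal C(z)}=\langle f_\rho,v\rangle_{\mathcal C(z)}=\int_{F_\rho}\langle wv,v\rangle\,dm=\mu_\rho ,$$
the fourth equality because $v\in H^2$. So the projection of $g$ on $\mathcal R$ has norm at least $\mu_\rho^{1/2}$. As $\rho\to\infty$ the sets $F_\rho$ increase to a set of full measure, so $\mu_\rho\to\|g\|^2_{\mathcal L(\theta)}$ by monotone convergence and (8). The projection of $g$ has the norm of $g$, hence $g\in\mathcal R$, and $\mathcal R=\mathcal L(\theta)$.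

**Step 5: the trace class case.** *The purpose is to verify the hypothesis when $\operatorname{Re}\psi(0)\in S_1$.* By Harnack's inequality, for $c\in\mathcal C$,
$$\langle\operatorname{Re}\psi(z)c,c\rangle\le\frac{1+|z|}{1-|z|}\langle\operatorname{Re}\psi(0)c,c\rangle .$$
Take an orthonormal basis of $\mathcal C$ containing one of $\ker\operatorname{Re}\psi(0)$. The vectors of the kernel contribute $0$ for every $z$, and the others are countably many, since the closure of the range of a compact operator is separable. So $h(z)=\operatorname{tr}\operatorname{Re}\psi(z)$ is a sum of countably many nonnegative harmonic functions which, by the displayed bound, converges locally uniformly. Hence $h$ is finite, nonnegative and harmonic. By Fatou's theorem it has finite radial limits a.e., so $\sup_r\|\operatorname{Re}\psi(r\zeta)\|\le\sup_rh(r\zeta)<\infty$ a.e. $\blacksquare$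

*Where this stops.* If $\operatorname{Re}\psi(0)\ge0$ is compact but not of trace class, the lower Harnack bound $\langle\operatorname{Re}\psi(z)c,c\rangle\ge\frac{1-|z|}{1+|z|}\langle\operatorname{Re}\psi(0)c,c\rangle$ gives $\operatorname{tr}\operatorname{Re}\psi(z)=\infty$ at every $z$, so Step 5 yields nothing. For each fixed $c$ the radial limits of $\langle\operatorname{Re}\psi(r\zeta)c,c\rangle$ still exist. What is lost is the passage from (3) to (8), where the vectors $v(r\zeta)$ move with $r$ and a bound on the norms of $\operatorname{Re}\psi(r\zeta)$ is needed. We shall see in Section 8 that the loss is real.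

## 6. Unitary operators: an undamped and a damped orbit

To build a counterexample we look for a family of $\psi$ in which both sides of the question can be read off. Let $Q\ge0$ be an injective bounded operator on $\mathcal C$, $A=Q^{1/2}$, $V$ a unitary operator on $\mathcal C$, and
$$\psi(z)=A(1+zV)(1-zV)^{-1}A,\qquad\psi(0)=Q. \tag{10}$$
The scalar point mass of Section 4 is the case $\mathcal C=\mathbb C$, $V=1$, $Q=q$.

**Step 1: the elements of $\mathcal L(\psi)$.** *The purpose is to describe square summability by the orbits of $V$.* Put $\Phi(z)=A(1-zV)^{-1}$. Since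
$$(1+zV)(1-\bar wV^*)+(1-zV)(1+\bar wV^*)=2(1-z\bar w),$$
multiplying by $(1-zV)^{-1}$ on the left and $(1-\bar wV^*)^{-1}$ on the right, and then by $A$ on both sides, gives $\psi(z)+\psi(w)^*=2(1-z\bar w)\Phi(z)\Phi(w)^*$, that is,
$$K(z,w)=\tfrac12\frac{\psi(z)+\psi(w)^*}{1-z\bar w}=\Phi(z)\Phi(w)^* .$$
With $w=z$ this shows $\operatorname{Re}\psi(z)\ge0$. If $\Phi x=0$, then $\Phi(0)x=Ax=0$, so $x=0$. By Fact K2 the elements of $\mathcal L(\psi)$ are exactly the series
$$\Phi(z)x=\sum_{n\ge0}(AV^nx)z^n,\qquad x\in\mathcal C. \tag{11}$$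

**Step 2: a formula for $B$.** *The purpose is to compute $\|u_0\|^2-\|Bu_0\|^2$ for constants $u_0$.* Let $G=1+Q$, $J=(1-Q)G^{-1}=2G^{-1}-1=1-2QG^{-1}$ and $P=2AG^{-1}$. These are commuting self-adjoint operators, and $J^2+P^2=1$ because $(1-Q)^2+4Q=(1+Q)^2$. Since $(1+zV)(1-zV)^{-1}=1+2zV(1-zV)^{-1}$,
$$1+\psi(z)=G+U\,C^{-1}A,\qquad U=2zAV,\quad C=1-zV .$$
Let $D=C+AG^{-1}U=1-zV+2zQG^{-1}V=1-zJV$, which is invertible for $|z|<1$ because $\|J\|\le1$. Then $X=G^{-1}-G^{-1}UD^{-1}AG^{-1}$ is the inverse of $1+\psi(z)$: using $AG^{-1}U=D-C$,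
$$(G+UC^{-1}A)X=1-UD^{-1}AG^{-1}+UC^{-1}AG^{-1}-UC^{-1}(D-C)D^{-1}AG^{-1}=1,$$
and $1+\psi(z)$ is known to be invertible. Hence $B=2X-1=2G^{-1}-1-4zG^{-1}AV(1-zJV)^{-1}AG^{-1}$, that is,
$$B(z)=J-zPV(1-zJV)^{-1}P. \tag{12}$$
(For $V=1$, $Q=q$ this is $j-z(1-j^2)/(1-jz)=(j-z)/(1-jz)$, as in Section 4.)

**Step 3: the damped orbit.** For $u_0\in\mathcal C$ put
$$x_1=Pu_0,\qquad x_{n+1}=JVx_n\quad(n\ge1).$$
By (12) the coefficients of $Bu_0$ are $y_0=Ju_0$ and $y_n=-PV(JV)^{n-1}Pu_0=-PVx_n$, $n\ge1$. From $J^2+P^2=1$ and the unitarity of $V$ we get $\|y_0\|^2+\|x_1\|^2=\|u_0\|^2$ and $\|y_n\|^2+\|x_{n+1}\|^2=\|Vx_n\|^2=\|x_n\|^2$. Adding these, $\|x_n\|$ is nonincreasing and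
$$\|u_0\|^2-\|Bu_0\|^2_{\mathcal C(z)}=\lim_n\|x_n\|^2. \tag{13}$$

So the problem has become one about two orbits. We want $W=0$, which holds when *no undamped orbit $V^nx$, $x\neq0$, has square summable images $AV^nx$*. And we want $\mathcal L(\theta)\ne\{0\}$, which by (13) and Lemma 1 holds when *some damped orbit $(JV)^nx_1$, with $x_1$ in the range of $P$, does not tend to $0$*. There is tension between the two. The loss $\|x_n\|^2-\|x_{n+1}\|^2=\|PVx_n\|^2$ at one step is comparable to $4\|AVx_n\|^2$ when $Q$ is small, so a surviving damped orbit has $\sum\|PVx_n\|^2<\infty$, while along every undamped orbit we want the corresponding sum to be infinite.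

## 7. Turning the undamped orbit while the damped one goes straight

*Two attempts that fail.* The easiest way to keep undamped orbits from being square summable is to make them periodic: let $\mathcal C$ be an orthogonal sum of finite-dimensional spaces $E$, each reducing both $V$ and $Q$, with $V$ of finite order on $E$. But then on each $E$ the eigenvalues $(1-q)/(1+q)$ of $J$ lie strictly between $-1$ and $1$, so $\|JV|_E\|<1$ and the damped orbit dies geometrically. Since $JV$ is a contraction and the finite sums of the $E$ are dense, every damped orbit tends to $0$. By (13), $\langle(I-M^*M)u_0,u_0\rangle=0$ for every constant $u_0$, so $M^*M u_0=u_0$. Since also $\|z^nBu_0\|=\|u_0\|$, the same holds for $z^nu_0$. So $M$ is isometric and $\mathcal L(\theta)=\{0\}$, as for the point mass.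

The easiest way to keep a damped orbit alive is to let $V$ shift along an orthonormal sequence, $t_k\mapsto t_{k+1}$, with $Qt_k=\tau_kt_k$ and $\sum\tau_k<\infty$. The damped orbit of $t_1$ is multiplied by the factors $(1-\tau_k)/(1+\tau_k)$, whose product is positive if $\tau_k<1$. But the undamped orbit of $t_1$ has $\sum\|AV^nt_1\|^2=\sum\tau_k<\infty$, so it is square summable. What is needed is a $V$ which turns undamped orbits off this line, and a $Q$ which keeps the damped orbit on it.

*A computation with one block.* Place a second vector $b_k$ beside each $t_k$, and let each step be the shift $t_k\mapsto t_{k+1}$, $b_k\mapsto b_{k+1}$ followed by the rotation of the plane $\operatorname{span}\{t_{k+1},b_{k+1}\}$ by the angle $\kappa=\pi/(2m)$. After $m$ steps the undamped orbit of a $t$-vector has been turned completely into a $b$-vector. Now damp: suppose $Qb_k=b_k$ and ignore $\tau_k$. Then $J$ annihilates every $b_k$, so at each step the $b$-component just created is erased. After $m$ steps the damped orbit is $\cos^m(\pi/2m)$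 times a $t$-vector, and $\cos^m(\pi/2m)\ge1-m\cdot\frac12\bigl(\frac{\pi}{2m}\bigr)^2=1-\frac{\pi^2}{8m}$. The rotation, performed slowly and with the $b$-component continually erased, has almost no effect on the damped orbit.

*What it costs.* Of course $Q$ must be compact, so $Qb_k=a_kb_k$ with $a_k\to0$. The damping multiplies the $b$-component by $(1-a_k)/(1+a_k)$ while the rotation feeds it by about $\kappa_k$. If $\kappa_k=ca_k$, the $b$-component stays below $c$ times the $t$-component (we prove this below), and the loss of the $t$-component by rotating back is at most about $c\kappa_k$ per step. A block turns by $\sum\kappa_k=\pi/2$ in total, so it loses about $c\pi/2$, which is small if $c$ is small. But $\sum_{\text{block}}a_k=\pi/(2c)$ is then large. With infinitely many blocks and a finite total loss this requires $\sum a_k=\infty$, and that is the only requirement. This is where the trace class enters.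

Finally, the undamped orbits must be brought back so as to be periodic, without returning anything to the damped orbit's front. This is done by the permutation in the next section: the orbit that has been turned into a $b$-vector at the end of block $N$ is sent back to the beginning of the $b$-line of block $N-1$, where the same rotations turn it into a $t$-vector, and so it re-enters block $N$. In the outcome $V$ is an orthogonal sum of finite-dimensional unitaries and $Q$ is diagonal, but for different orthonormal bases.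

## 8. Construction of $Q$ and $V$: proof of Theorem A

**Step 1: the data.** *The purpose is to fix $Q$, the blocks and the angles.* Let $\mathcal C$ have orthonormal basis $\{t_k,b_k:k\ge1\}$. Put
$$a_k=\min(1,s_{2k}),\qquad\tau_k=\min(s_{2k-1},2^{-k-4}),\qquad Qt_k=\tau_kt_k,\quad Qb_k=a_kb_k .$$
All these numbers are positive, since a nonincreasing sequence with divergent sum has no zero term. So $Q\ge0$ is injective. Enumerate the eigenvalues as $d_{2k}=a_k$, $d_{2k-1}=\tau_k$. Then $d_n\le s_n$, so $d_n\to0$ and $Q$ is compact. For $j\ge n$ we have $d_j\le s_j\le s_n$, so at most $n-1$ of the $d_j$ exceed $s_n$, and $s_n(Q)\le s_n$.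

Since $s_{2k}\ge s_{2k+1}$, we have $2\sum_ks_{2k}\ge\sum_{n\ge2}s_n=\infty$. Only finitely many $s_{2k}$ exceed $1$, so $\sum a_k=\infty$. Choose $0=k_0<k_1<k_2<\cdots$ such that, with $I_N=\{k_{N-1}+1,\dots,k_N\}$,
$$S_N:=\sum_{k\in I_N}a_k\ge2^{N+3},$$
and put $c_N=\pi/(2S_N)$, $\kappa_k=c_Na_k$ for $k\in I_N$. Then
$$\sum_{k\in I_N}\kappa_k=\frac\pi2,\qquad0<\kappa_k\le c_N\le\pi2^{-N-4},\qquad\sum_{k\in I_N}\tau_k\le\sum_{k\ge N}2^{-k-4}=2^{-N-3}, \tag{14}$$
the last because $k_{N-1}+1\ge N$.

**Step 2: the unitary $V$.** Let $\Sigma$ permute the basis by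
$$\Sigma t_k=t_{k+1};\qquad\Sigma b_k=b_{k+1}\ \text{ if }k,k+1\text{ lie in the same }I_N;\qquad\Sigma b_{k_N}=b_{k_{N-2}+1}\ (N\ge2);\qquad\Sigma b_{k_1}=t_1 .$$
Every basis vector is hit exactly once: $t_{k+1}$ comes from $t_k$, $t_1$ from $b_{k_1}$, a $b$ which is not the first of its block from its predecessor, and the first one $b_{k_{N-1}+1}$ of block $N$ from $b_{k_{N+1}}$. So $\Sigma$ is unitary. Let $R$ be the unitary
$$Rt_k=\cos\kappa_k\,t_k+\sin\kappa_k\,b_k,\qquad Rb_k=-\sin\kappa_k\,t_k+\cos\kappa_k\,b_k,$$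
and $V=R\Sigma$. Define $\psi$ by (10); then $\psi(0)=Q$.

**Step 3: every $V$-orbit is made of periodic pieces.** *The purpose is to find the basis in which $V$ is simple.* For $k\in I_N$ let $\Theta_k=\sum_{j\in I_N,\,j\le k}\kappa_j$ and
$$\alpha_k=\cos\Theta_k\,t_k+\sin\Theta_k\,b_k,\qquad\beta_k=-\sin\Theta_k\,t_k+\cos\Theta_k\,b_k .$$
For each $k$ these two span the plane of $t_k,b_k$ orthonormally, so together they form an orthonormal basis of $\mathcal C$. If $k,k+1\in I_N$, then $\Sigma$ carries $t_k,b_k$ to $t_{k+1},b_{k+1}$ and $R$ adds $\kappa_{k+1}$ to the angle, so $V\alpha_k=\alpha_{k+1}$ and $V\beta_k=\beta_{k+1}$. If $k$ is the first index of a block, then $\Theta_k=\kappa_k$, so $Rt_k=\alpha_k$ and $Rb_k=\beta_k$. At the end of a block $\Theta_{k_N}=\pi/2$, so $\alpha_{k_N}=b_{k_N}$ and $\beta_{k_N}=-t_{k_N}$. Hence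
$$V\alpha_{k_N}=Rb_{k_{N-2}+1}=\beta_{k_{N-2}+1}\ (N\ge2),\qquad V\alpha_{k_1}=Rt_1=\alpha_1,\qquad V\beta_{k_N}=-Rt_{k_N+1}=-\alpha_{k_N+1}.$$
So $V$ acts in cycles,
$$\alpha_1\to\alpha_2\to\cdots\to\alpha_{k_1}\to\alpha_1,$$
$$\alpha_{k_{N-1}+1}\to\cdots\to\alpha_{k_N}\to\beta_{k_{N-2}+1}\to\cdots\to\beta_{k_{N-1}}\to-\alpha_{k_{N-1}+1}\qquad(N\ge2).$$
Let $E_1=\operatorname{span}\{\alpha_k:k\in I_1\}$ and $E_N=\operatorname{span}(\{\alpha_k:k\in I_N\}\cup\{\beta_k:k\in I_{N-1}\})$ for $N\ge2$. Each $\alpha_k$ and each $\beta_k$ belongs to exactly one of them. So $\mathcal C$ is the orthogonal sum of the finite-dimensional spaces $E_N$, each reduces $V$, and with $m_N=\dim E_N$ we have $V^{m_N}=\pm1$, hence $V^{2m_N}=1$, on $E_N$.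

**Step 4: the only square summable element of $\mathcal L(\psi)$ is $0$, and $W=0$.** By (11) an element of $\mathcal L(\psi)$ is $f=\Phi x$ with coefficients $AV^nx$. If it is square summable, then $\|AV^nx\|\to0$. Given $\varepsilon>0$, choose $x'$ in a finite sum of the $E_N$ with $\|x-x'\|<\varepsilon$ and an $\ell\ge1$ with $V^\ell x'=x'$. For $j\ge1$,
$$\|AV^{j\ell}x-Ax\|\le\|A\|\,\bigl\|V^{j\ell}(x-x')+(x'-x)\bigr\|\le2\varepsilon\|A\| .$$
Letting $j\to\infty$, $\|Ax\|\le2\varepsilon\|A\|$. So $Ax=0$, hence $x=0$ and $f=0$. Since $W$ annihilates the orthogonal complement of the square summable elements, $W=0$.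

**Step 5: the front of a damped orbit.** *The purpose is to reduce $x_{n+1}=JVx_n$ to a recursion for two numbers.* Take $u_0=b_{k_1}$. Then $x_1=Pu_0=p\,b_{k_1}$ with $p=2a_{k_1}^{1/2}/(1+a_{k_1})>0$, $\Sigma x_1=p\,t_1$ and $x_2=JR\Sigma x_1=p\,JRt_1$. With $j(q)=(1-q)/(1+q)$ we have $Jt_k=j(\tau_k)t_k$, $Jb_k=j(a_k)b_k$. Let $\Pi_n=\operatorname{span}\{t_k,b_k:k\le n\}$.

We first show that $x_{n+1}\in\Pi_n$ for $n\ge1$. This holds for $n=1$. If $x_{n+1}\in\Pi_n$, then $\Sigma x_{n+1}\in\Pi_{n+1}$: $\Sigma$ raises an index by at most one, except for $b_{k_N}\mapsto b_{k_{N-2}+1}$ and $b_{k_1}\mapsto t_1$, which do not raise it. And $R$ and $J$ preserve each plane $\operatorname{span}\{t_k,b_k\}$. So $x_{n+2}\in\Pi_{n+1}$.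

Let $p\,\xi_n$ and $p\,\eta_n$ be the coefficients of $x_{n+1}$ at $t_n$ and $b_n$, $n\ge1$, and put $\xi_0=1$. The coefficient of $\Sigma x_n$ at $t_n$ is $p\,\xi_{n-1}$: for $n=1$ because $\Sigma x_1=pt_1$, and for $n\ge2$ because it is the coefficient of $x_n$ at $t_{n-1}$. Let $p\,\eta_n^{\mathrm{in}}$ be the coefficient of $\Sigma x_n$ at $b_n$. If $n-1,n$ lie in the same block, it is the coefficient of $x_n$ at $b_{n-1}$, so $\eta_n^{\mathrm{in}}=\eta_{n-1}$. If $n=k_{N-1}+1$ is the first index of $I_N$, then $\eta_n^{\mathrm{in}}=0$: for $n=1$ because $\Sigma x_1=pt_1$, and for $n\ge2$ because it comes from the coefficient of $x_n$ at $b_{k_{N+1}}$, which vanishes since $x_n\in\Pi_{n-1}$ and $k_{N+1}>k_{N-1}=n-1$. Thus nothing returned by $\Sigma$ catches up with the front, and applying $R$ and $J$,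
$$\xi_n=j(\tau_n)\bigl(\cos\kappa_n\,\xi_{n-1}-\sin\kappa_n\,\eta_n^{\mathrm{in}}\bigr),\qquad\eta_n=j(a_n)\bigl(\sin\kappa_n\,\xi_{n-1}+\cos\kappa_n\,\eta_n^{\mathrm{in}}\bigr). \tag{15}$$

**Step 6: loss in one block.** *The purpose is to show that $\xi$ loses at most the fraction $\varepsilon_N$ over the block $I_N$.* Put
$$\delta_k=2\tau_k+\tfrac12\kappa_k^2+c_N\kappa_k\quad(k\in I_N),\qquad\varepsilon_N=\sum_{k\in I_N}\delta_k,\qquad\vartheta=\xi_{k_{N-1}} .$$
We have $\frac12\kappa_k^2+c_N\kappa_k\le\frac32c_N\kappa_k$, so by (14)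
$$\varepsilon_N\le2\cdot2^{-N-3}+\tfrac32c_N\cdot\tfrac\pi2\le2^{-N-2}+\tfrac{3\pi^2}{8}2^{-N-3}<0.72\cdot2^{-N}<1 ,$$
since $\frac14+\frac{3\pi^2}{64}<0.72$. The claim is: if $\vartheta>0$, then for all $n\in I_N$
$$0\le\eta_n\le c_N\vartheta,\qquad\vartheta\Bigl(1-\sum_{k\in I_N,\,k\le n}\delta_k\Bigr)\le\xi_n\le\vartheta. \tag{16}$$
We use induction on $n\in I_N$. For the first $n$ we have $\xi_{n-1}=\vartheta$, $\eta_n^{\mathrm{in}}=0$; for the later ones (16) holds at $n-1$ and $\eta^{\mathrm{in}}_n=\eta_{n-1}$. In either case $0<\xi_{n-1}\le\vartheta$ (positive because $\varepsilon_N<1$) and $0\le\eta_n^{\mathrm{in}}\le c_N\vartheta$.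

Put $y=\cos\kappa_n\,\xi_{n-1}-\sin\kappa_n\,\eta_n^{\mathrm{in}}$. From $\cos\kappa_n\ge1-\frac12\kappa_n^2$ and $0\le\sin\kappa_n\le\kappa_n$ (recall $0<\kappa_n\le\pi/2$),
$$\xi_{n-1}-\bigl(\tfrac12\kappa_n^2+c_N\kappa_n\bigr)\vartheta\le y\le\xi_{n-1}\le\vartheta .$$
Since $0<\tau_n\le1$, we have $0\le j(\tau_n)\le1$ and $0\le1-j(\tau_n)=2\tau_n/(1+\tau_n)\le2\tau_n$. So $\xi_n=y-(1-j(\tau_n))y\ge y-2\tau_n\vartheta\ge\xi_{n-1}-\delta_n\vartheta$, which gives the lower bound in (16), and $\xi_n=j(\tau_n)y\le\max(y,0)\le\vartheta$. For the other coefficient, $j(a_n)\ge0$ because $a_n\le1$, so $\eta_n\ge0$; and since $\kappa_n=c_Na_n$,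
$$\eta_n\le j(a_n)(\kappa_n\vartheta+c_N\vartheta)=\frac{1-a_n}{1+a_n}(1+a_n)c_N\vartheta=(1-a_n)c_N\vartheta\le c_N\vartheta .$$
This proves (16).

**Step 7: $\mathcal L(\theta)\ne\{0\}$.** Start with $\xi_{k_0}=\xi_0=1$. By (16) with $n=k_N$, $\xi_{k_N}\ge(1-\varepsilon_N)\xi_{k_{N-1}}>0$ for every $N$, inductively. So
$$\xi_{k_N}\ge\prod_{i\le N}(1-\varepsilon_i)\ge1-\sum_i\varepsilon_i\ge1-0.72=0.28 .$$
Hence $\|x_{k_N+1}\|\ge p\,\xi_{k_N}\ge0.28\,p$ for all $N$, and the limit in (13) is positive. So $M$ is not isometric, and $\mathcal L(\theta)\ne\{0\}$ by Lemma 1. With Step 4 this proves Theorem A. $\blacksquare$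

**Remark 1.** Putting the hypothesis on $\theta(0)$ as well would not save the conjecture. By (6), $\langle f(0),c\rangle=\langle f,(I-M^*M)c\rangle_{\mathcal L(\theta)}$ for $f\in\mathcal L(\theta)$ and constants $c$, so $(I-M^*M)c$ is the kernel function of $\mathcal L(\theta)$ at $0$. Comparing its value at $0$ with (4) for $\theta$ and using (13),
$$\langle\operatorname{Re}\theta(0)c,c\rangle=\langle(I-M^*M)c,c\rangle_{\mathcal C(z)}=\lim_n\|x_n\|^2\le\|Pc\|^2 ,$$
where $x_1=Pc$. So $0\le\operatorname{Re}\theta(0)\le P^2=4Q(1+Q)^{-2}\le4Q$, and the singular values of $\operatorname{Re}\theta(0)$ are at most $4s_n(Q)$.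

**Remark 2.** We can now see how the argument of Section 5 breaks in this example. By Step 3, $V$ has an orthonormal basis of eigenvectors. So for fixed $c$ the function $\langle\operatorname{Re}\psi(z)c,c\rangle$ is the Poisson integral of a countable sum of point masses, and its radial limits are $0$ a.e. The only candidate for $w$ is therefore $0$, and the left side of (8) would be $0$, while for $u=b_{k_1}$ the right side is $\lim\|x_n\|^2>0$. By Theorem B, the hypothesis $\sup_r\|\operatorname{Re}\psi(r\zeta)\|<\infty$ a.e. must fail here.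

## 9. Operator ideals: proof of Corollary C

If $\mathcal I\subset S_1$, the implication holds by Theorem B. Suppose $\mathcal I\not\subset S_1$. Then $\mathcal I$ contains a compact operator $X$ whose singular values $s_n$ satisfy $\sum s_n=\infty$. In particular all $s_n>0$, and $s_n\to0$.

**Step 1: transplanting the example.** *The purpose is to realize Theorem A on $\mathcal C$, which need not be separable.* Let $\mathcal C_1\subset\mathcal C$ be a separable infinite-dimensional closed subspace, identify it with $\ell^2$, let $\psi_1$ be given by Theorem A for the sequence $(s_n)$, and put $\psi=\psi_1\oplus0$ on $\mathcal C_1\oplus\mathcal C_1^\perp$. On the second summand $B=1$, so $I-MM^*=0$ and $\mathcal H(B)=\{0\}$; consequently its spaces $\mathcal L(\psi)$ and $\mathcal L(\theta)$ are $\{0\}$ too. So $\mathcal L(\psi)$, $\mathcal L(\theta)$ and $W$ are those of $\psi_1$. Thus $W=0$ and $\mathcal L(\theta)\ne\{0\}$.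

**Step 2: $\psi(0)\in\mathcal I$.** The operator $\psi(0)=Q\oplus0\ge0$ is self-adjoint, and its singular values $q_n$ satisfy $q_n\le s_n$. Write $X=\sum_ns_n\langle\cdot,e_n\rangle f_n$ and $Q\oplus0=\sum_nq_n\langle\cdot,g_n\rangle g_n$ with orthonormal sequences $(e_n)$, $(f_n)$, $(g_n)$. Let $Z$ be the bounded operator with $Zg_n=e_n$ which vanishes on the complement of the $g_n$, and $Y$ the bounded operator with $Yf_n=(q_n/s_n)g_n$ which vanishes on the complement of the $f_n$; $\|Y\|\le1$ because $q_n\le s_n$. Then $YXZg_n=q_ng_n$ and $YXZ=0$ on the complement of the $g_n$, so $Q\oplus0=YXZ\in\mathcal I$ (this is the classical argument of Calkin).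

So $\operatorname{Re}\psi(0)=\psi(0)\in\mathcal I$ while the range of $W$ is $\{0\}\ne\mathcal L(\theta)$, and the implication fails for $\mathcal I$. $\blacksquare$
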